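# An (LB)-space whose completion is not bornological

Throughout, the scalar field is $\mathbb K\in\{\mathbb R,\mathbb C\}$, and a *disc* is an absolutely convex set.

## 1. A ladder of weighted rows and its completion

We begin with a union of Banach spaces whose completion can be computed completely by hand. First we fix what "union of Banach spaces" and "completion" mean.

**Definition ((LB)-space).** An (LB)-space is a Hausdorff locally convex space $(E,\tau)=\varinjlim (E_n,\tau_n)$. Here $E_1\subsetneq E_2\subsetneq\cdots$ is a strictly increasing sequence of Banach spaces with continuous inclusions $E_n\hookrightarrow E_{n+1}$, $E=\bigcup_nE_n$, and $\tau$ is the finest locally convex topology on $E$ making every inclusion $E_n\hookrightarrow E$ continuous.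

Write $B_k$ for the closed unit ball of $E_k$. The topology $\tau$ is used only through one fact:

$$\text{a seminorm on }E\text{ is continuous if and only if it is bounded on every }B_k. \tag{1}$$

Necessity is clear. For sufficiency, let a seminorm $p$ be bounded on every $B_k$ and add $p$ to the seminorms defining $\tau$. All inclusions are still continuous, so the new topology is not finer than $\tau$, and $p$ was continuous already. Applying (1) to $r\circ u$ for continuous seminorms $r$, we see that a linear map $u$ of $E$ into a locally convex space is continuous if and only if it is bounded on every $B_k$.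

The *completion* $\hat E$ is the complete Hausdorff locally convex space containing $E$ as a dense topological subspace. Every continuous seminorm $q$ on $E$ extends uniquely to a continuous seminorm $\hat q$ on $\hat E$, and these $\hat q$ are all the continuous seminorms of $\hat E$. Continuous linear maps of $E$ into complete Hausdorff locally convex spaces extend uniquely too, and inequalities between continuous seminorms pass from $E$ to $\hat E$ by density.

**The example.** Let $V$ be the Banach space of scalar sequences $z=(z_j)$ with $z_j/j\to0$, with norm $\|z\|_V=\sup_j|z_j|/j$. Then $c_0\subset\ell^\infty\subset V$ with contractive inclusions. Let $L_k$ be the space of sequences of rows $y=(y_i)_{i\ge1}$ with $y_i\in V$ for $i<k$, $y_i\in c_0$ for $i\ge k$, and $\|y_i\|\to0$. Its norm is the maximum of $\|y_i\|_V$ $(i<k)$ and $\|y_i\|_\infty$ $(i\ge k)$. Each $L_k$ is a Banach space, $L_k\subset L_{k+1}$ contractively, and the inclusion is strict because row $k$ is allowed to leave $c_0$. Put $L=\bigcup_kL_k$ with the inductive limit topology, and let $U_k$ be the closed unit ball of $L_k$. The coordinates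 satisfy $|y_{i,j}|\le j\|y_i\|_V\le j$ on every $U_k$, so they are continuous by (1). They separate points, so $L$ is Hausdorff and is an (LB)-space.

*$L$ is not complete.* Let $u=(1,1,1,\dots)\in V\setminus c_0$, and let $u_i$ be $u$ placed in row $i$. Take $t\in c_0$ with $\|t\|_\infty\le1$ and a continuous seminorm $q$ with $q\le C_k\|\cdot\|_{L_k}$ on $L_k$. Truncating $u$ after $J$ entries gives $u^J\in c_0$ with $\|u-u^J\|_V=1/(J+1)$. So $q(u_i-u_i^J)\le C_{i+1}/(J+1)$, and given $\eta>0$ we can choose $J_i$ with $q(u_i-u_i^{J_i})\le2^{-i}\eta$. Hence
$$q\Bigl(\sum_{N<i\le N'}t_iu_i\Bigr)\le C_1\max_{i>N}|t_i|+\eta ,$$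
and the partial sums of $\sum_it_iu_i$ are Cauchy. A limit in $L$ would have the rows $t_iu$. If infinitely many $t_i$ are nonzero, infinitely many of these rows lie outside $c_0$, so there is no limit in $L$.

For $t=(1,1,\dots)$ the same sums are *not* Cauchy: $q(y)=\sup_i|y_{i,1}|$ is at most $1$ on every $U_k$, so it is continuous, and $q(u_i)=1$.

*The elements of $\hat L$.* Let $Q_N$ keep the first $N$ rows and replace the others by $0$. Then $Q_NU_k\subset U_k$. Also $Q_N$ is a continuous map of $L$ into the Banach space $V^N$ (bounded on each $U_k$), so it extends to $\hat Q_N:\hat L\to V^N\subset L$. For a continuous seminorm $q$ on $L$, the seminorm $q^*=\sup_Nq\circ Q_N$ is bounded on each $U_k$, hence continuous, and $\hat q(\hat Q_Nz)\le\widehat{q^*}(z)$ on $\hat L$. Given $y\in\hat L$ and $\eta>0$, choose $e\in L$ with $\hat q(y-e)<\eta$ and $\widehat{q^*}(y-e)<\eta$. Then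
$$\hat q(\hat Q_Ny-y)\le2\eta+q(Q_Ne-e),$$
and $Q_Ne\to e$ because $e$ lies in a $c_0$-sum. So $\hat Q_Ny\to y$. In particular $y$ is determined by its rows $y_i\in V$.

Which rows occur? For any choice of indices $j_i$, the seminorm $\sup_i|y_{i,j_i}|$ is at most $\max(1,j_1,\dots,j_{k-1})$ on $U_k$, so it is continuous. Since $(\hat Q_Ny)_N$ is Cauchy, $|y_{i,j_i}|\to0$ for *every* choice of $(j_i)$. If $\|y_i\|_\infty>\eta$ (possibly $=\infty$) for infinitely many $i$, we could choose $j_i$ with $|y_{i,j_i}|>\eta$ for those $i$, which is impossible. So $y_i\in\ell^\infty$ for all large $i$, and $\|y_i\|_\infty\to0$. Conversely, if $y$ has rows in $V$ with these two properties, the truncation argument above shows that the partial sums $Q_Ny$ are Cauchy. Therefore $\hat L=\bigcup_kM_k$, where $M_k$ is defined like $L_k$ with $\ell^\infty$ in place of $c_0$.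

*The topology of $\hat L$.* If $q\le C_k\|\cdot\|_{L_k}$ on $L_k$, then $\hat q\le C_k\|\cdot\|_{M_k}$ on $M_k$: keep finitely many rows, truncate those with index $\ge k$, and pass to the limit. Conversely, let $p$ be a seminorm on $\hat L$ that is bounded on the unit ball of every $M_k$. Then $p|_L$ is continuous by (1). Let $\hat p$ be the continuous extension of $p|_L$. For $y\in M_k$,
$$|p(y)-\hat p(y)|\le p(y-Q_ny)+\hat p(y-Q_ny)\longrightarrow0,$$
because $p=\hat p$ at $Q_ny\in L$, because both seminorms are bounded on the unit ball of $M_k$, and because $\|y-Q_ny\|_{M_k}\to0$. So $p=\hat p$ is continuous. Hence $\hat L=\varinjlim M_k$. The inclusions $M_k\subset M_{k+1}$ are strict, since $(\sqrt j)_j\in V\setminus\ell^\infty$ can be put in row $k$. So the completion of this (LB)-space is again an (LB)-space.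

Is this always so? It has been claimed, with a proof that contains a gap, that the completion of an (LB)-space is necessarily an (LB)-space or a Banach space. We shall see that the claim is false, and which condition decides in each case.

## 2. Locally bounded seminorms and the two theorems

A seminorm or linear map is *locally bounded* if it is bounded on all bounded sets. A locally convex space is *bornological* if every locally bounded seminorm on it is continuous.

Metrizable locally convex spaces are bornological. Suppose a locally bounded seminorm $r$ were unbounded on every member $U_n$ of a decreasing countable base of $0$-neighborhoods. Then we could pick $x_n\in U_n$ with $r(x_n)\ge n$; but $x_n\to0$, so $\{x_n\}$ is bounded, a contradiction. By contrast, an infinite-dimensional Banach space with its weak topology is not bornological: weakly bounded sets are norm bounded, so the norm is locally bounded, but it is not weakly continuous.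

(LB)-spaces are bornological by (1), since each $B_k$ is bounded. So the question contains a simpler one: *is $\hat E$ bornological?* Let us try to prove that it is, by copying the last step of Section 1. Let $p$ be a locally bounded seminorm on $\hat E$. Its restriction to $E$ is continuous, and extends to a continuous seminorm $\hat p$ on $\hat E$. We want $p(y)=\hat p(y)$ for $y\in\hat E$. Suppose $y$ is the limit in $\hat E$ of a net $(e_\alpha)$ in $CB_k$. Then $|p(y)-\hat p(y)|\le p(y-e_\alpha)+\hat p(y-e_\alpha)$ and $\hat p(y-e_\alpha)\to0$. But of $p(y-e_\alpha)$ we know only that it is bounded, because $y-e_\alpha$ stays in a bounded set. In the example, the approximations $Q_ny$ converged to $y$ *in the norm of some $M_k$*; in general, convergence in $\hat E$ gives nothing of the kind. This is where the argument stops, and it shows what a counterexample should exhibit: a locally bounded seminorm $p\ne0$ on $\hat E$ with $p|_E=0$. Such a $p$ is discontinuous, because $E$ is dense.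

**Theorem A.** There is an (LB)-space $E=\varinjlim E_k$, with each $E_k$ isometric to $c_0(\ell^1)$, and a seminorm $p$ on $\hat E$ that is bounded on every bounded subset of $\hat E$, vanishes on $E$, and is not identically $0$. Hence $\hat E$ is not bornological. In particular it is not an (LB)-space, an (LF)-space, a Banach space, or a locally convex inductive limit of any family of Banach or metrizable spaces. More precisely:

1. There is a surjective linear locally bounded map $\Theta:\hat E\to\ell^\infty/c_0$ with $\Theta|_E=0$. So for every $0\ne\varphi\in(\ell^\infty/c_0)'$ the functional $\varphi\circ\Theta$ is locally bounded but discontinuous.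
2. There is a sequence in $E$ with limit $x\in\hat E\setminus E$ such that already $E+\mathbb Kx\subset\hat E$ is not bornological.

So the statement "the completion of every (LB)-space is an (LB)-space or a Banach space" is disproved. The second theorem says when it holds for a given space. From here on, $\overline{\phantom{B}}$ denotes closure in $\hat E$.

**Theorem B.** For an arbitrary (LB)-space $E$ and a sequence $\varepsilon=(\varepsilon_k)$ of positive numbers, put $W(\varepsilon)=\bigcup_n\sum_{k\le n}\varepsilon_k\overline{B_k}\subset\hat E$. The following are equivalent: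

- (a) $\hat E$ is an (LB)-space or a Banach space;
- (b) $\hat E$ is bornological;
- (c) every locally bounded linear functional on $\hat E$ vanishing on $E$ is $0$;
- (d) $\hat E=E+W(\varepsilon)$ for every $\varepsilon$;
- (e) $W(\varepsilon)$ is a $0$-neighborhood in $\hat E$ for every $\varepsilon$.

These hold if for every $\varepsilon$ there is $C$ with $\overline{\sum_{k\le n}\varepsilon_kB_k}\subset C\sum_{k\le n}\varepsilon_k\overline{B_k}$ for all $n$. In particular they hold if all $\overline{B_k}$ are compact for some Hausdorff locally convex topology on $\hat E$ coarser than the given one.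

## 3. Bounded sets of the completion lie in closures of balls

To decide whether a seminorm on $\hat E$ is locally bounded, we must know the bounded sets of $\hat E$. The next lemma says that they come from the steps.

**Lemma 1 (Grothendieck).** Let $E$ be an (LB)-space. Every bounded $A\subset\hat E$ is contained in $C\,\overline{B_k}$ for some $C>0$ and $k$.

Recall that a *barrel* is a closed absorbing disc, and that a space is *barrelled* if each barrel is a $0$-neighborhood. By Baire's theorem, Banach and Fréchet spaces are barrelled. Consequently a finite-valued lower semicontinuous seminorm $q$ on a Fréchet space is continuous, since $\{q\le1\}$ is a barrel.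

**Step 1: make the dual a Fréchet space.** For $f\in E'$ let $q_k(f)=\sup_{B_k}|f|$. By (1), a linear form on $E$ is continuous if and only if all $q_k(f)$ are finite. If $(f_n)$ is Cauchy for all $q_k$, it converges uniformly on each $B_k$ to a linear form that is bounded on each $B_k$, hence lies in $E'$. So $(E',(q_k))$ is a Fréchet space. Since $B_k\subset C_kB_{k+1}$ for suitable constants, each $q_l$ with $l\le k$ is at most a constant times $q_k$.

**Step 2: evaluation at a point of $\hat E$ is continuous on this Fréchet space.** This makes the supremum in Step 3 lower semicontinuous. For $f\in E'$ let $\hat f$ be its extension to $\hat E$. Let $y\in\hat E$ and $f_n\to0$ in $E'$. Then $r=\sup_n|f_n|$ is a seminorm bounded on each $B_k$, so it is continuous on $E$, and $|\hat f_n|\le\hat r$ on $\hat E$ by density. Given $\eta>0$, choose $e\in E$ with $\hat r(y-e)<\eta$. Then $|\hat f_n(y)|\le\eta+|f_n(e)|$. Since $e$ lies in some $E_k$, $f_n(e)\to0$, so $\limsup_n|\hat f_n(y)|\le\eta$. As $\eta$ was arbitrary, $\hat f_n(y)\to0$.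

**Step 3: estimate the supremum over $A$ by one $q_k$.** Put $q_A(f)=\sup_{y\in A}|\hat f(y)|$. It is finite because $A$ is bounded, and as a supremum of continuous seminorms it is a lower semicontinuous seminorm on a Fréchet space. Hence it is continuous, and by the end of Step 1 there are $C>0$ and $k$ with $q_A\le Cq_k$.

**Step 4: return to $\hat E$ by Hahn–Banach.** Suppose some $y\in A$ were not in the closed disc $C\overline{B_k}$. Then there is $f\in E'$ with $|f|\le1$ on $CB_k$ and $|\hat f(y)|>1$. Then $q_A(f)>1\ge Cq_k(f)$, a contradiction. $\square$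

## 4. The closure of a sum against the sum of closures

We keep the shape of the example $L$: Banach spaces $Z_i$ as rows, subspaces $X_{1,i}\subset X_{2,i}\subset\cdots\subset X_{i,i}\subset Z_i$ with closed unit balls $B_{k,i}$, the convention $X_{k,i}=Z_i$ for $k>i$, and $E_k$ the $c_0$-sum of the $X_{k,i}$ over $i$. The space $L$ is the case $Z_i=V$, $X_{k,i}=c_0$ for $k\le i$. Write $\operatorname{cl}$ for closure in $Z_i$.

A seminorm on $\hat E$ that ignores $E$ must look at the rows only asymptotically. So we look for vectors $x_i\in Z_i$ and linear forms $g_i$, zero on $X_{i,i}$ and with $g_i(x_i)=1$, such that $\limsup_i|g_i(y_i)|$ makes sense on $\hat E$, is locally bounded, and takes the value $1$ at a convergent sum $\sum_ix_i$. In view of Lemma 1, local boundedness asks for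

$$\text{for each }k\text{ there is }M_k\text{ with }|g_i|\le M_k\text{ on }\operatorname{cl}B_{k,i}\text{ for all }i\ge k. \tag{2}$$

In $L$ the sum $\sum_iu_i$ did not converge, since $u_i$ was approximated by elements of $B_{1,i}$ that were not small. Convergence would follow if for every $m$ the approximants could be taken with a small part in $B_{1,i}$ and a part in $B_{m,i}$ whose size tends to $0$ as $i\to\infty$:

$$x_i\in\operatorname{cl}\bigl(2^{-m}B_{1,i}+\delta_iB_{m,i}\bigr)\quad(m\le i),\qquad \delta_i\to0. \tag{3}$$

If the rows do not depend on $k$, that is, $X_{k,i}=X_{1,i}$ with the same ball for all $k\le i$ as in $L$, then (2) and (3) contradict each other. Indeed (3) gives $x_i\in(2^{-m}+\delta_i)\operatorname{cl}B_{1,i}$, so $1=g_i(x_i)\le(2^{-m}+\delta_i)M_1$, which is false for $m$ large and then $i$ large. So no choice of a single space in each row can work this way; the rows must grow with $k$.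

Even then, (2) shows that $x_i\notin2^{-m}\operatorname{cl}B_{1,i}+\delta_i\operatorname{cl}B_{m,i}$ when $m$ is large and then $i$ is large, for otherwise $1\le2^{-m}M_1+\delta_iM_m$. So $x_i$ must lie in the closure of a sum without lying in the sum of the closures. This suggests two sequences, $a_j$ in $B_{1,i}$ and $c_j$ in $B_{m,i}$, each running off to infinity along a basis of $\ell^1$, whose combination $2^{-m}a_j+\delta_ic_j$ nevertheless converges to $x_i$. The escaping parts cancel.

The simplest attempt is $c_j=\delta^{-1}(x-2^{-m}a_j)$, so that $2^{-m}a_j+\delta c_j=x$ exactly. Then $x\in X_{m,i}$ and no $g_i$ exists. We therefore add a small error in a new direction, $c_j=\delta^{-1}(x-2^{-m}a_j-2^{-m}j^{-1}h_j)$. The vectors $h_j$ record the coefficients of the $c_j$ and keep $x$ out of $X_{i,i}$; the factor $j^{-1}$ keeps $x$ in the closure. For instance, with $\delta=\frac12$ and $m=1$,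
$$\tfrac12a_j+\tfrac12c_j=x-\tfrac1{2j}h_j\longrightarrow x .$$

Finally, the vectors $c^m_j$ must enter only at step $m$. If all of them were in $B_{1,i}$ and $\delta_i=2^{-i}$, then $m=i$ would give $x_i\in2\cdot2^{-i}\operatorname{cl}B_{1,i}$, contradicting (2). The vectors $a^m_j$, on the other hand, all belong to $B_{1,i}$, since (3) needs them there.

## 5. One row: $\ell^1$-steps with a controlled defect

Fix $i\in\mathbb N$ and put $\delta=\delta_i=2^{-i}$. Let $Z=Z_i$ be the $\ell^1$-space with unit vectors
$$x,\qquad a^m_j,\qquad h^m_j\qquad(1\le m\le i,\ j\in\mathbb N).$$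
Its elements are $z=\xi x+\sum\alpha_{m,j}a^m_j+\sum\beta_{m,j}h^m_j$ with $|z|:=|\xi|+\|\alpha\|_1+\|\beta\|_1<\infty$. Give $Z$ the norm $\|z\|_Z=\frac\delta2|z|$, and put
$$c^m_j=\delta^{-1}\bigl(x-2^{-m}a^m_j-2^{-m}j^{-1}h^m_j\bigr).$$

For $1\le k\le i$ define $T_k:\ell^1(\{1,\dots,i\}\times\mathbb N)\oplus_1\ell^1(\{1,\dots,k\}\times\mathbb N)\to Z$ by
$$T_k(s,\lambda)=\sum_{m\le i,\,j}s_{m,j}a^m_j+\sum_{m\le k,\,j}\lambda_{m,j}c^m_j .$$
With $\lambda_{m,j}:=0$ for $m>k$, the coordinates of $T_k(s,\lambda)$ are
$$\xi=\delta^{-1}\sum_{m,j}\lambda_{m,j},\qquad \alpha_{m,j}=s_{m,j}-\delta^{-1}2^{-m}\lambda_{m,j},\qquad \beta_{m,j}=-\delta^{-1}2^{-m}j^{-1}\lambda_{m,j}. \tag{4}$$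
Thus $\beta$ determines $\lambda$, and then $\alpha$ determines $s$, so $T_k$ is injective. Let $X_{k,i}$ be the range of $T_k$ with the norm transported from the domain. It is isometric to $\ell^1$. Let $B_{k,i}$ be its closed unit ball. For $k>i$ put $X_{k,i}=Z_i$ with the norm $\|\cdot\|_Z$, again isometric to $\ell^1$, and let $B_{k,i}$ be its closed unit ball.

*The inclusions are contractions.* For $k<i$ the inclusion $X_{k,i}\subset X_{k+1,i}$ extends $\lambda$ by $0$. For the inclusion $X_{k,i}\subset Z_i$ with $k\le i$ we use $\|a^m_j\|_Z=\frac\delta2\le1$ and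
$$\|c^m_j\|_Z\le\tfrac\delta2\,\delta^{-1}\bigl(1+2\cdot2^{-m}\bigr)\le1 ,$$
which give $\|T_k(s,\lambda)\|_Z\le\|s\|_1+\|\lambda\|_1$. This explains the factor $\frac\delta2$ in the norm of $Z$. For $k>i$ there is nothing to show.

**Lemma 2.** Let $k\le i$.

(i) $2^{-m}a^m_j+\delta_ic^m_j=x-2^{-m}j^{-1}h^m_j$ for all $m\le i$ and all $j$.

(ii) $x\notin X_{i,i}$.

(iii) The closure of $B_{k,i}$ in $Z_i$ is contained in $\{y+\sigma x:\ y\in B_{k,i},\ |\sigma|\le2^{k+1}\}$.

Part (i) will give (3), and (iii) will give (2) with $M_k=2^{k+1}$. The point of (iii) is that the bound does not depend on $i$. The reason is a price: by (4), a mass $\lambda_{m,j}$ on $c^m_j$ produces $\delta^{-1}\lambda_{m,j}$ of $x$ and costs $\delta^{-1}2^{-m}\lambda_{m,j}$ of $a^m_j$, which must be paid out of $s$. Since $\|s\|_1\le1$ and $m\le k$, the amount of $x$ that can be gained by letting mass escape is of order $2^k$, and $\delta$ cancels.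

**Proof of (i).** This is the definition of $c^m_j$.

**Proof of (ii).** If $x=T_i(s,\lambda)$, then $\beta=0$, so $\lambda=0$, so $\xi=0$ by (4). But $x$ has $\xi=1$.

**Proof of (iii), step 1: find the candidate $y$.** Let $z=\lim_pz^p$ in $Z_i$ with $z^p=T_k(s^p,\lambda^p)$ and $\|s^p\|_1+\|\lambda^p\|_1\le1$. The $\beta$-coordinates of $z^p$ converge, so by (4) $\lambda^p\to\lambda$ coordinatewise. The $\alpha$-coordinates converge, so then $s^p\to s$ coordinatewise. By Fatou's lemma $\|s\|_1+\|\lambda\|_1\le1$. Hence $y:=T_k(s,\lambda)\in B_{k,i}$. By (4), $z$ and $y$ have the same $\alpha$- and $\beta$-coordinates. They can differ only in $\xi$, so $z-y=\sigma x$ with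
$$\sigma=\lim_p\delta^{-1}\sum_{m\le k,\,j}(\lambda^p_{m,j}-\lambda_{m,j}).$$

**Proof of (iii), step 2: bound the defect $\sigma$.** The $\alpha$-coordinates of $z^p$ converge in $\ell^1$ to those of $z$, which are those of $y$. So
$$\Bigl\|\bigl((s^p-s)_{m,j}-\delta^{-1}2^{-m}(\lambda^p-\lambda)_{m,j}\bigr)_{m,j}\Bigr\|_1\to0,$$
and therefore
$$\delta^{-1}\sum_{m\le k,\,j}2^{-m}|\lambda^p_{m,j}-\lambda_{m,j}|\le\|s^p-s\|_1+o(1)\le2+o(1).$$
Since $2^{-m}\ge2^{-k}$ for $m\le k$, we get $\delta^{-1}\sum_{m\le k,j}|\lambda^p_{m,j}-\lambda_{m,j}|\le2^k(2+o(1))$, and so $|\sigma|\le2^{k+1}$. $\square$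

**The forms $g_i$.** By (ii) there is a well-defined linear form
$$g_i:X_{i,i}\oplus\mathbb Kx\to\mathbb K,\qquad g_i|_{X_{i,i}}=0,\quad g_i(x)=1 .$$
By (iii) and $X_{k,i}\subset X_{i,i}$,
$$\text{for }k\le i:\quad \operatorname{cl}B_{k,i}\subset X_{i,i}\oplus\mathbb Kx\quad\text{and}\quad|g_i|\le2^{k+1}\text{ on }\operatorname{cl}B_{k,i}. \tag{5}$$

From now on we write $x_i$, $a^m_{i,j}$, $h^m_{i,j}$, $c^m_{i,j}$ to indicate the row.

## 6. The space $E$ and the convergent sums $\sum t_ix_i$

Let
$$E_k=\{y=(y_i)_i:\ y_i\in X_{k,i},\ \|y_i\|_{X_{k,i}}\to0\}$$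
with the sup norm. This is a Banach space, isometric to $c_0(\ell^1)$ because every $X_{k,i}$ is isometric to $\ell^1$. The inclusions $E_k\subset E_{k+1}$ are contractions. They are strict: by injectivity of $T_{k+1}$ in row $k+1$, $c^{k+1}_{k+1,1}\in X_{k+1,k+1}\setminus X_{k,k+1}$.

Let $E=\bigcup_kE_k$ with the inductive limit topology, and let $B_k$ be the closed unit ball of $E_k$. The coordinate maps $P_i:E\to Z_i$ satisfy $P_i(B_k)\subset B_{k,i}$ and are contractive on each $E_k$, so they are continuous. They separate points, so $E$ is Hausdorff and is an (LB)-space. Let $\hat P_i:\hat E\to Z_i$ be the continuous extensions. We regard $Z_i=X_{i+1,i}\subset E_{i+1}\subset E$ as the $i$-th row.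

**Lemma 3.** For every $t\in\ell^\infty$ the sequence $\bigl(\sum_{i\le N}t_ix_i\bigr)_N$ is Cauchy in $E$. Its limit $x_t\in\hat E$ satisfies $\hat P_i(x_t)=t_ix_i$ for all $i$.

*Proof.* We may assume $\|t\|_\infty\le1$. Let $q$ be a continuous seminorm on $E$, with $q\le C_k\|\cdot\|_{E_k}$ on $E_k$, and let $\eta>0$.

**Step 1: choose the column family $m$, then the positions $j_i$.** The aim is to make the $a$-part and the $h$-part small for this particular $q$. Choose $m$ with $2^{-m}C_1\le\eta$. For $i\ge m$ and all $j$,
$$q(h^m_{i,j})\le C_{i+1}\|h^m_{i,j}\|_{Z_i}=C_{i+1}\delta_i/2 ,$$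
so we can choose $j_i$ with $2^{-m}j_i^{-1}q(h^m_{i,j_i})\le2^{-i}\eta$. We may let $m$ and $j_i$ depend on $q$, since $x_i$ does not involve them.

**Step 2: split the tail into three parts and estimate each.** By Lemma 2(i), for $m\le N<N'$,
$$\sum_{N<i\le N'}t_ix_i=2^{-m}\sum_{N<i\le N'}t_ia^m_{i,j_i}+\sum_{N<i\le N'}t_i\delta_ic^m_{i,j_i}+\sum_{N<i\le N'}t_i2^{-m}j_i^{-1}h^m_{i,j_i}.$$

- The first term has $E_1$-norm at most $2^{-m}$, because $a^m_{i,j}\in B_{1,i}$ and the norm is a sup norm over the rows.
- The second term has $E_m$-norm at most $\delta_{N+1}$, because $c^m_{i,j}\in B_{m,i}$ for $i\ge m$ and $\delta_i$ decreases.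
- The third term has $q$-value at most $\eta\sum_{i>N}2^{-i}$.

So $q$ of the left side is at most $2^{-m}C_1+C_m\delta_{N+1}+\eta\sum_{i>N}2^{-i}\le3\eta$ for all large $N$. The sequence is Cauchy.

**Step 3: identify the rows of the limit.** For $N\ge i$ we have $P_i\bigl(\sum_{l\le N}t_lx_l\bigr)=t_ix_i$. Let $N\to\infty$. $\square$

## 7. A locally bounded map onto $\ell^\infty/c_0$ that vanishes on $E$

We now prove Theorem A for the space $E$ of Section 6.

**Step 1: apply the forms $g_i$ to rows of elements of $\hat E$.** Let $A\subset\hat E$ be bounded. By Lemma 1, $A\subset C\overline{B_k}$ for some $C,k$. Since $\hat P_i$ is continuous and $P_i(B_k)\subset B_{k,i}$, we have $\hat P_i(\overline{B_k})\subset\operatorname{cl}B_{k,i}$. So for $y\in A$ and $i\ge k$, $\hat P_iy\in C\operatorname{cl}B_{k,i}$, and by (5) $g_i(\hat P_iy)$ is defined and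
$$|g_i(\hat P_iy)|\le C2^{k+1}\qquad(y\in A,\ i\ge k). \tag{6}$$

**Step 2: define $\Theta$ and $p$.** By (6) with $A=\{y\}$, for each $y\in\hat E$ the sequence $\bigl(g_i(\hat P_iy)\bigr)_i$ is defined for all large $i$ and bounded. Changing finitely many entries does not matter modulo $c_0$, and the domains of the $g_i$ are linear subspaces. So
$$\Theta(y)=\bigl(g_i(\hat P_iy)\bigr)_i+c_0\in\ell^\infty/c_0,\qquad p(y)=\|\Theta(y)\|=\limsup_i|g_i(\hat P_iy)|$$
define a linear map $\Theta$ and a seminorm $p$ on $\hat E$.

**Step 3: verify the three properties.** By (6), $\Theta$ and $p$ are bounded on bounded sets. If $y\in E_k$, then $P_iy\in X_{k,i}\subset X_{i,i}$ for $i\ge k$, so $g_i(P_iy)=0$; hence $\Theta|_E=0$ and $p|_E=0$. By Lemma 3, $g_i(\hat P_ix_t)=g_i(t_ix_i)=t_i$, so $\Theta(x_t)=t+c_0$ for every $t\in\ell^\infty$, and $\Theta$ is surjective. For $x:=x_{(1,1,\dots)}$ we get $p(x)=1$.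

**Step 4: deduce discontinuity.** Since $E$ is dense in $\hat E$, a continuous seminorm or functional on $\hat E$ that vanishes on $E$ is $0$. Now $p\ne0$, and $\varphi\circ\Theta\ne0$ for every $0\ne\varphi\in(\ell^\infty/c_0)'$ because $\Theta$ is surjective. All of these are locally bounded and vanish on $E$, so they are discontinuous, and $\hat E$ is not bornological. This includes item 1.

For item 2, $x$ is the limit of the sequence $\sum_{i\le N}x_i$ in $E$, and $x\notin E$ because $p(x)=1$. Bounded subsets of $E+\mathbb Kx$ are bounded in $\hat E$, so the restriction of $p$ to $E+\mathbb Kx$ is locally bounded. It vanishes on the dense subspace $E$ and is nonzero, so it is discontinuous, and $E+\mathbb Kx$ is not bornological.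

**Step 5: exclude all the inductive limits.** Suppose $\hat E$ were a Banach space, or carried the finest locally convex topology making linear maps $u_\iota:G_\iota\to\hat E$ continuous, with all $G_\iota$ Banach, Fréchet or metrizable. This covers (LB)- and (LF)-spaces, and a Banach space is covered by the identity map. Each $u_\iota$ maps bounded sets to bounded sets, so $p\circ u_\iota$ is a locally bounded seminorm on the metrizable space $G_\iota$, hence continuous by Section 2. As in the proof of (1), adding $p$ to the defining seminorms would keep all $u_\iota$ continuous, so $p$ would be continuous. This contradicts Step 4. $\blacksquare$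

## 8. Five equivalent conditions on the completion

We prove the equivalences in Theorem B. Let $E$ be an arbitrary (LB)-space, $G=\hat E$, and
$$S(\varepsilon)=\bigcup_n\sum_{k\le n}\varepsilon_kB_k .$$

**Preparation: relate $S(\varepsilon)$ and $W(\varepsilon)$.** The set $S(\varepsilon)$ is a disc in $E$ containing $\varepsilon_kB_k$ for each $k$, so its gauge is continuous by (1) and $S(\varepsilon)$ is a $0$-neighborhood of $E$. So is its closure in $G$: there is a continuous seminorm $q$ on $E$ with $\{q<1\}\subset S(\varepsilon)$, and every point of the open set $\{\hat q<1\}$ is a limit of points of $E$ in that set, so $\{\hat q<1\}\subset\overline{S(\varepsilon)}$. Since $\sum_{k\le n}\varepsilon_k\overline{B_k}\subset\overline{\sum_{k\le n}\varepsilon_kB_k}$, we have $W(\varepsilon)\subset\overline{S(\varepsilon)}$. The set $W(\varepsilon)$ is a disc, and it is absorbing by Lemma 1. In short, $\overline{S(\varepsilon)}$, the closure of the sums, is always a $0$-neighborhood, and (e) asks whether $W(\varepsilon)$, the sums of the closures, is one too.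

**(a)⇒(b): such spaces are bornological.** For a Banach space this is the metrizable case of Section 2. For an (LB)-space, a locally bounded seminorm is bounded on the unit balls of the steps, hence continuous by (1).

**(b)⇒(a): write $G$ as an inductive limit of Banach spaces.** Let $G_k$ be the span of $\overline{B_k}$ with the gauge of $\overline{B_k}$ as norm. It is a norm because $\overline{B_k}$ is bounded and $G$ is Hausdorff. It is complete: a Cauchy sequence $(y_n)$ in $G_k$ is Cauchy in $G$, so $y_n\to y$ in $G$; and if $y_n-y_{n'}\in\eta\overline{B_k}$ for $n,n'\ge n_0$, letting $n'\to\infty$ gives $y_n-y\in\eta\overline{B_k}$, as this set is closed. Since $B_k\subset C_kB_{k+1}$, we have $G_k\subset G_{k+1}$ continuously, and $G=\bigcup_kG_k$ by Lemma 1.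

A seminorm on $G$ is continuous for $\varinjlim G_k$ if and only if it is bounded on all $\overline{B_k}$. By Lemma 1 this holds if and only if it is locally bounded, and by (b) if and only if it is continuous on $G$. So $G=\varinjlim G_k$. If infinitely many of the inclusions are strict, passing to a subsequence exhibits $G$ as an (LB)-space. Otherwise the $G_k$ eventually coincide, with equivalent norms by the open mapping theorem, and $G$ is a Banach space.

*Remark.* With strict inclusions in the definition of an (LB)-space, the second case never occurs. If $\hat E$ is a Banach space, its unit ball is bounded, so by Lemma 1 it lies in $C\overline{B_k}$ for some $C,k$. Then the continuous inclusion $E_k\to\hat E$ maps the ball $CB_k$ to a set whose closure contains the unit ball, and the proof of the open mapping theorem shows that this inclusion is onto. So $E_k=E_{k+1}$, a contradiction.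

**(b)⇒(c): density.** If $g$ is a locally bounded linear functional, $|g|$ is a locally bounded seminorm, so $g$ is continuous by (b). If it vanishes on the dense subspace $E$, it is $0$.

**(c)⇒(d): separate a point from $E+W(\varepsilon)$.** Suppose $y\notin E+W(\varepsilon)$. This set is an absorbing disc, so its gauge $\mu$ is a seminorm with $\mu(y)\ge1$. Hahn–Banach gives a linear $g$ with $|g|\le\mu$ and $g(y)=\mu(y)\ge1$. Then $|g|\le1$ on $E+W(\varepsilon)$. As $E$ is a linear subspace, $g=0$ on $E$. Also $|g|\le1$ on $\varepsilon_k\overline{B_k}$ for each $k$, so $g$ is locally bounded by Lemma 1. This contradicts (c).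

**(d)⇒(e): trap $\overline{S}$ inside $W(\varepsilon)$.** Let $S=S(\varepsilon/8)$ and $y\in\overline S$. By (d), $y=e+w$ with $e\in E$ and $w\in W(\varepsilon/8)\subset\overline S$. So $e=y-w\in E\cap\overline{2S}$. Since $E$ carries the topology induced by $G$, this is the closure of $2S$ in $E$. As $2S$ is a $0$-neighborhood disc in $E$, this closure lies in
$$2S+2S=4S=S(\varepsilon/2)\subset W(\varepsilon/2).$$
Hence $y\in W(\varepsilon/2)+W(\varepsilon/8)\subset W(\varepsilon)$; the last inclusion holds because $\frac{\varepsilon_k}2\overline{B_k}+\frac{\varepsilon_k}8\overline{B_k}\subset\varepsilon_k\overline{B_k}$ for each $k$. So the $0$-neighborhood $\overline S$ is contained in $W(\varepsilon)$.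

**(e)⇒(b): bound a locally bounded seminorm on some $W(\varepsilon)$.** Let $p$ be a locally bounded seminorm on $G$. Choose $\varepsilon_k>0$ with $p\le2^{-k}$ on $\varepsilon_k\overline{B_k}$. Then $p\le\sum_k2^{-k}=1$ on the $0$-neighborhood $W(\varepsilon)$, so $p$ is continuous.

This closes the circle (b)⇒(c)⇒(d)⇒(e)⇒(b), with (a)⇔(b).

**Condition (d) in the two examples.** In $\hat L$ of Section 1, let $y$ have rows $y_i\in\ell^\infty$ for $i\ge k$ with $\|y_i\|_\infty\to0$. For large $n$ the tail $y-Q_ny$ has $M_1$-norm at most $\varepsilon_1$, so it lies in $\varepsilon_1\overline{U_1}$ (keep finitely many rows, truncate them, pass to the limit). As $Q_ny\in L$, we get $y\in L+W(\varepsilon)$, and (d) holds. For the space $E$ of Theorem A, (6) with $C=1$ gives $p\le2^{k+1}$ on $\overline{B_k}$. For $\varepsilon_k=2^{-2k-2}$ this gives $p\le\sum_k2^{-k-1}=\frac12$ on $W(\varepsilon)$, hence on $E+W(\varepsilon)$, whereas $p(x)=1$. So $x\notin E+W(\varepsilon)$, and (d) fails visibly.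

## 9. When finite sums of closures are almost closed

It remains to prove the sufficient condition in Theorem B. We keep $G=\hat E$ and fix $\varepsilon$. Put
$$A_n=\overline{\sum_{k\le n}\varepsilon_kB_k}.$$
These are increasing closed discs, and $\bigcup_nA_n\supset W(\varepsilon)$ is absorbing.

**Step 1: $G$ is barrelled.** This is needed to turn pointwise bounded sequences of functionals into equicontinuous ones. A barrel of $E$ meets each Banach space $E_k$ in a barrel, since $E_k\hookrightarrow E$ is continuous; hence in a $0$-neighborhood of $E_k$. So its gauge is bounded on each $B_k$, and by (1) it is a $0$-neighborhood of $E$. Thus $E$ is barrelled. If $T$ is a barrel in $G$, then $T\cap E$ is a barrel in $E$, hence a $0$-neighborhood in $E$. So $T\supset\overline{T\cap E}$, which is a $0$-neighborhood in $G$ by the density argument at the beginning of Section 8.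

**Step 2: the closure of the union costs only a factor $2$.** We claim that
$$\overline{\textstyle\bigcup_nA_n}\subset2\bigcup_nA_n. \tag{7}$$
Suppose $y\notin2A_n$ for all $n$. Since $A_n$ is a closed disc and $y/2\notin A_n$, Hahn–Banach gives, after scaling, $f_n\in G'$ with $|f_n|\le1$ on $A_n$ and $f_n(y)=2$. Every $z\in G$ lies in some $CA_{n_0}$, so $|f_n(z)|\le C$ for $n\ge n_0$. Thus $(f_n)$ is pointwise bounded, hence equicontinuous by Step 1, and by Alaoglu's theorem it has a weak* cluster point $f\in G'$. For $n\ge l$ we have $|f_n|\le1$ on $A_l$, so $|f|\le1$ on every $A_l$. Hence $|f|\le1$ on $\overline{\bigcup_nA_n}$, while $f(y)=2$. So $y\notin\overline{\bigcup_nA_n}$, which proves (7).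

**Step 3: deduce (e).** Assume $A_n\subset C\sum_{k\le n}\varepsilon_k\overline{B_k}$ for all $n$. With (7),
$$\overline{S(\varepsilon)}\subset\overline{\textstyle\bigcup_nA_n}\subset2\bigcup_nA_n\subset2C\,W(\varepsilon).$$
The left side is a $0$-neighborhood, so $W(\varepsilon)$ is one. If the assumption holds for every $\varepsilon$ (with $C$ depending on $\varepsilon$), then (e) holds.

**Step 4: the compact case.** Suppose all $\overline{B_k}$ are compact for a Hausdorff locally convex topology on $\hat E$ coarser than the given one. Then the finite sums $\sum_{k\le n}\varepsilon_k\overline{B_k}$ are compact for it, hence closed for it, hence closed in $G$. Since such a sum contains $\sum_{k\le n}\varepsilon_kB_k$, it contains $A_n$. So the condition holds with $C=1$. $\blacksquare$
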